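\title{Interior regularity of optimal traffic plans}

\begin{abstract}
A traffic plan carries a probability measure $\mu^+$ on $\mathbb R^N$ to a probability measure $\mu^-$ along a family of curves, and moving a mass $m$ over a length $\ell$ costs $m^\alpha\ell$, where $0<\alpha<1$. We prove that in every ball whose closure misses the supports of $\mu^+$ and $\mu^-$ the set of points of positive multiplicity of an optimal plan is a finite union of segments. This holds for all $N\ge2$ and all $\alpha\in(0,1)$, with no atomicity or disjointness assumption on $\mu^\pm$. The number of segments is bounded explicitly in terms of $N$, $\alpha$ and the ratio of the radius of the ball to its distance from the supports, and the result fails if only the open ball misses the supports. The proof approximates the plan by finite trees that minimize a penalized energy and bounds their number of edges by a doubling argument, which rests on the fact that two long and close edges can always be merged with profit, whatever their masses.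
\end{abstract}

\section{The problem and the results}\label{sec:intro}

Throughout, $N\ge2$ is an integer, $\alpha\in(0,1)$, $\Omega=[0,1]$ carries Lebesgue measure $\lambda$, $B(x,r)$ is the open ball in $\mathbb R^N$, $B_r=B(0,r)$, and $\mathcal H^1$ is one-dimensional Hausdorff measure.

A \emph{traffic plan} is a measurable map $\chi:\Omega\times\mathbb R_+\to\mathbb R^N$ such that for a.e.\ $\omega$ the \emph{fiber} $t\mapsto\chi(\omega,t)$ is $1$-Lipschitz and is constant for $t\ge T(\omega)$, where the stopping time $T$ satisfies $\int_\Omega T\,d\lambda<\infty$. One thinks of $\omega$ as a particle and of the fiber as its path. The laws of the starting point $\chi(\omega,0)$ and of the end point $\chi(\omega,\infty)=\lim_{t\to\infty}\chi(\omega,t)$ are the irrigating measure $\mu^+$ and the irrigated measure $\mu^-$. For compactly supported probability measures $\mu^\pm$ on $\mathbb R^N$, let $TP(\mu^+,\mu^-)$ be the set of traffic plans with these two measures. The \emph{multiplicity} of a point $x$ is the mass of the particles that pass through it,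
\[
|x|_\chi=\lambda\big(\{\omega: x\in\chi(\omega,\mathbb R_+)\}\big),
\]
and the \emph{$\alpha$-energy} of $\chi$ is
\[
E^\alpha(\chi)=\int_\Omega\int_0^{T(\omega)}|\chi(\omega,t)|_\chi^{\alpha-1}\,|\dot\chi(\omega,t)|\,dt\,d\lambda(\omega),
\]
with the conventions $0^{\alpha-1}=+\infty$ and $\infty\cdot0=0$. A plan $\chi\in TP(\mu^+,\mu^-)$ is \emph{optimal} if it minimizes $E^\alpha$ in $TP(\mu^+,\mu^-)$ and $E^\alpha(\chi)<\infty$. We write
\[
D_\chi=\{y\in\mathbb R^N:|y|_\chi>0\},\qquad U=\mathbb R^N\setminus(\operatorname{supp}\mu^+\cup\operatorname{supp}\mu^-),
\]
and call $D_\chi$ the \emph{network} of $\chi$.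

At a point $x$ a particle pays $|x|_\chi^{\alpha-1}$ per unit length, so it pays less where more particles pass. If the fibers are injective paths along the edges of a finite embedded graph, and the particles that use the edge $e$, of length $\ell_e$, have mass $m_e$, then each of them pays $m_e^{\alpha-1}\ell_e$ on $e$, and $E^\alpha(\chi)=\sum_em_e^\alpha\ell_e$. Since $m\mapsto m^\alpha$ is strictly concave, it pays to travel together. In the plane, send a unit mass from the origin to the points $(1,h)$ and $(1,-h)$, one half to each. Two straight segments cost $2^{1-\alpha}\sqrt{1+h^2}$. Going together to $(1,0)$ and splitting there costs $1+2^{1-\alpha}h$, which is less when $h$ is small, because $2^{1-\alpha}>1$. Optimal plans therefore branch.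

If $\mu^-$ has infinitely many atoms, or is diffuse, the network may have to branch infinitely often in order to reach it. Away from the supports nothing has to be collected or delivered, and one expects the network to be a finite graph. We say that $\chi$ has a \emph{finite graph structure} in a ball $B$ if $D_\chi\cap B$ is a finite union of segments; a segment has positive length and may or may not contain its endpoints, and the empty union is allowed. The question of \emph{interior regularity} is the following.

\medskip
\noindent\textbf{Question.} \emph{Let $\chi\in TP(\mu^+,\mu^-)$ be optimal and let $B(x,r)$ be a ball whose closure is disjoint from $\operatorname{supp}\mu^+\cup\operatorname{supp}\mu^-$. Does $\chi$ have a finite graph structure in $B(x,r)$?}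
\medskip

The answer is known to be positive for $\alpha>1-\frac1N$ when $\mu^+$ is a finite atomic measure, and for $\alpha>1-\frac1N$ when $\mu^+$ and $\mu^-$ have disjoint supports. Here none of these restrictions is imposed. The next example shows that finite energy alone gives nothing, and that the answer must depend on $\alpha<1$.

\begin{example}\label{ex:parallel}
Let $e_1,e_2$ be the first two basis vectors, $\mu^+=\sum_{i\ge1}2^{-i}\delta_{e_2/i}$, and let $\mu^-$ be the translate of $\mu^+$ by $4e_1$. The plan that moves every particle along $4e_1$ in a straight line has energy $4\sum_i2^{-i\alpha}<\infty$, and its network meets $B(2e_1,1)$ in infinitely many parallel segments. For $\alpha=1$, where the energy is the mean length of the fibers, this plan is even optimal: every plan has mean length at least $\int_\Omega e_1\cdot(\chi(\omega,\infty)-\chi(\omega,0))\,d\lambda=4$.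
\end{example}

For $\alpha<1$ the plan of Example~\ref{ex:parallel} is not optimal, since two close parallel segments can be merged (Section~\ref{sec:idea}). The answer to the question is positive in general.

\begin{theorem}\label{thm:main}
Let $N\ge2$ and $\alpha\in(0,1)$, let $\mu^\pm$ be compactly supported probability measures on $\mathbb R^N$, let $\chi\in TP(\mu^+,\mu^-)$ be optimal, and let $\overline B(x,r)\cap(\operatorname{supp}\mu^+\cup\operatorname{supp}\mu^-)=\emptyset$. Then $\{y\in B(x,r):|y|_\chi>0\}$ is a finite union of segments.
\end{theorem}

The proof gives a more precise local description (Proposition~\ref{prop:local}). Near a point $v\in D_\chi\cap U$ the network is a union of finitely many segments that issue from $v$ in distinct directions, the \emph{edges at $v$}. Their number is the \emph{degree} of $v$, and $v$ is a \emph{branching point} if its degree is at least $3$. An edge $e$ at $v$ has an outward unit direction $u_e$ and a multiplicity $m_e>0$, the value of $|\cdot|_\chi$ at $\mathcal H^1$-a.e.\ point of $e$, and it is incoming or outgoing according to the direction of the net flow $J_\chi$ defined in \eqref{eq:nuJ}.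 \emph{Kirchhoff's law} at $v$ says that the incoming and the outgoing edges have the same total multiplicity. Put
\begin{equation}\label{eq:L}
P=\Big\lfloor\Big(1+\frac{1024\cdot9^N}{1-\alpha}\Big)^{N}\Big\rfloor,\qquad L=L(N,\alpha)=24\,(P^2+1).
\end{equation}

\begin{theorem}\label{thm:more}
Let $\chi\in TP(\mu^+,\mu^-)$ be optimal.
\begin{itemize}
\item[(a)] If $B(x,R)\subset U$, then $D_\chi\cap B(x,R/5)$ is a union of fewer than $L$ segments.
\item[(b)] If $d=\operatorname{dist}(B(x,r),\operatorname{supp}\mu^+\cup\operatorname{supp}\mu^-)>0$, then $D_\chi\cap B(x,r)$ is a union of at most $L(1+10r/d)^N$ segments.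
\item[(c)] Inside $U$ the network contains no closed polygon. Each branching point has degree less than $L$, and its edges satisfy Kirchhoff's law and $\sum_em_e^\alpha u_e=0$.
\item[(d)] For all $N\ge2$ and $\alpha\in(0,1)$, the conclusion of Theorem~\ref{thm:main} may fail if only the open ball is assumed to be disjoint from the supports.
\end{itemize}
\end{theorem}

\section{The main idea: merging two edges}\label{sec:idea}

Everything rests on the inequality
\begin{equation}\label{eq:concave}
(m_1+m_2)^\alpha-m_1^\alpha\le(2^\alpha-1)\,m_2^\alpha\le\alpha\,m_2^\alpha\qquad\text{for }m_1\ge m_2>0 .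
\end{equation}
The first bound holds because $m\mapsto(m+m_2)^\alpha-m^\alpha$ is decreasing, so its value at $m_1$ is at most its value at $m_2$. The second holds because $\alpha\mapsto2^\alpha$ is convex on $[0,1]$, so $2^\alpha\le1+\alpha$. In words: a mass that joins a heavier one pays at most the fraction $\alpha$ of what it pays alone.

\begin{example}\label{ex:merge}
In a finite network with cost $\sum_em_e^\alpha\ell_e$, let $[p_1,q_1]$ and $[p_2,q_2]$ be parallel edges of length $\ell$, directed from $p_i$ to $q_i$, with masses $m_1\ge m_2$ and $|p_1-p_2|=|q_1-q_2|=h$. Send the lighter mass along $p_2\to p_1\to q_1\to q_2$ (Figure~\ref{fig:merge}). By \eqref{eq:concave} the cost changes by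
\[
2h\,m_2^\alpha-m_2^\alpha\ell+\big((m_1+m_2)^\alpha-m_1^\alpha\big)\ell\le m_2^\alpha\big(2h-(1-\alpha)\ell\big).
\]
The factor $m_2^\alpha$ comes out: merging is profitable as soon as $h<\frac{1-\alpha}2\ell$, however small the masses are. It matters that the lighter mass is moved; the heavier one would pay $2h\,m_1^\alpha$ for a gain of at most $m_2^\alpha\ell$. Suppose now that $k\ge2$ horizontal edges of a planar network of least cost cross a unit square from left to right. Two of them are at distance at most $1/(k-1)$, so $1/(k-1)\ge\frac{1-\alpha}2$ and $k\le1+\frac2{1-\alpha}$. The bound depends on $\alpha$ only, and it degenerates as $\alpha\to1$, in agreement with Example~\ref{ex:parallel}.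
\end{example}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[>=stealth]
\draw[very thick,->] (-0.6,0) -- (1.6,0); \draw[very thick] (1.5,0) -- (3.6,0);
\draw[->] (-0.6,0.8) -- (1.6,0.8); \draw (1.5,0.8) -- (3.6,0.8);
\node[below] at (1.5,0) {$m_1$}; \node[above] at (1.5,0.8) {$m_2$};
\draw[very thick] (5.4,0) -- (6,0); \draw[very thick] (9,0) -- (9.6,0);
\draw[ultra thick,->] (6,0) -- (7.6,0); \draw[ultra thick] (7.5,0) -- (9,0);
\draw (5.4,0.8) -- (6,0.8) -- (6,0); \draw (9,0) -- (9,0.8) -- (9.6,0.8);
\draw[->] (6,0.8) -- (6,0.3); \draw[->] (9,0) -- (9,0.5); \draw[dotted] (6,0.8) -- (9,0.8);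
\node[below] at (7.5,0) {$m_1+m_2$};
\foreach \x in {0,6} { \fill (\x,0) circle (1.5pt) node[below] {$p_1$}; \fill (\x,0.8) circle (1.5pt) node[above] {$p_2$}; }
\foreach \x in {3,9} { \fill (\x,0) circle (1.5pt) node[below] {$q_1$}; \fill (\x,0.8) circle (1.5pt) node[above] {$q_2$}; }
\end{tikzpicture}
\caption{Merging two close edges with masses $m_1\ge m_2$. Left: before. Right: after; the piece from $p_2$ to $q_2$ is deleted and its mass $m_2$ travels along $p_2\to p_1\to q_1\to q_2$.}\label{fig:merge}
\end{figure}

In the same way, a ball of radius $r$ can meet only boundedly many edges whose length is comparable to $r$. Two difficulties separate this remark from Theorem~\ref{thm:main}.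

First, the edges may be short: the network might branch at smaller and smaller scales. Here we use a doubling argument. In a tree whose inner vertices have degree at least $3$, many edges force many leaves. So if $\mathsf n$ edges meet $B(x,r)$, then every sphere of radius between $r$ and $2r$ is crossed at least $\mathsf n/2$ times, and the length in $B(x,2r)$ is at least $r\mathsf n/2$. Either this length is shared by at most $9^N\mathsf n$ edges, and then many of them are long and two can be merged; or more than $9^N\mathsf n$ edges meet $B(x,2r)$, and then one of $9^N$ balls of radius $r/2$ that cover $B(x,2r)$ meets more than $\mathsf n$ edges. In a \emph{finite} tree the second alternative cannot repeat forever. This is Section~\ref{sec:bound}.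

Second, the argument needs a finite tree to start with, and finiteness is what we want to prove. We therefore replace the plan by a vector measure that minimizes a local energy (Sections~\ref{sec:currents} and~\ref{sec:plans}), show that in a ball it is a countable sum of arcs (Section~\ref{sec:structure}), and approximate it by finite trees that minimize a slightly penalized energy (Section~\ref{sec:penalized}). The bound on the number of edges is uniform along the approximation and passes to the limit (Section~\ref{sec:proofmain}).

\section{Rectifiable currents}\label{sec:currents}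

\subsection*{Three facts from geometric measure theory}
A Borel set $\Sigma\subset\mathbb R^N$ is \emph{rectifiable} if it is contained, up to an $\mathcal H^1$-null set, in a countable union of Lipschitz curves; then $\mathcal H^1\llcorner\Sigma$ is $\sigma$-finite. We use the following standard facts.
\begin{itemize}
\item[(F1)] \emph{Area formula.} If $\gamma:I\to\mathbb R^k$ is Lipschitz on an interval $I$ and $Z\subset I$ is measurable, then $\int_Z|\dot\gamma|\,dt=\int\#\big(Z\cap\gamma^{-1}(x)\big)\,d\mathcal H^1(x)$.
\item[(F2)] \emph{Tangents.} A rectifiable set $\Sigma$ has a Borel field $\tau$ of unit vectors, unique up to sign $\mathcal H^1$-a.e., such that for every Lipschitz curve $\gamma$ the vector $\dot\gamma(t)$ is a multiple of $\tau(\gamma(t))$ for a.e.\ $t$ with $\gamma(t)\in\Sigma$. The tangents of two rectifiable sets agree up to sign a.e.\ on their intersection.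
\item[(F3)] \emph{Coarea formula.} If $\Sigma$ is rectifiable with tangent $\tau$, $f$ is $C^1$ outside a point and $h\ge0$ is Borel, then $\int_\Sigma h\,|\tau\cdot\nabla f|\,d\mathcal H^1=\int_{\mathbb R}\sum_{x\in\Sigma\cap f^{-1}(\rho)}h(x)\,d\rho$.
\end{itemize}

\subsection*{Currents}
A \emph{current} is a finite $\mathbb R^N$-valued Borel measure $V$ on $\mathbb R^N$. Its variation is $|V|$, its \emph{mass} is $M(V)=|V|(\mathbb R^N)$, it acts on bounded Borel fields by $\langle V,X\rangle=\int X\cdot dV$, and its \emph{boundary} is the distribution $\langle\partial V,\varphi\rangle=\langle V,\nabla\varphi\rangle$, $\varphi\in C^1_c(\mathbb R^N)$. A Lipschitz curve $\gamma:[0,1]\to\mathbb R^N$, of length $\ell(\gamma)$, defines the current $\langle[\gamma],X\rangle=\int_0^1X(\gamma)\cdot\dot\gamma\,dt$, with $M([\gamma])\le\ell(\gamma)$ and $\partial[\gamma]=\delta_{\gamma(1)}-\delta_{\gamma(0)}$. The image of $\gamma$ is also denoted $\gamma$. An \emph{arc} is an injective Lipschitz curve; for an arc, $|[\gamma]|=\mathcal H^1\llcorner\gamma$, and this measure has support $\gamma$. If curves $\gamma_j:[0,1]\to\mathbb R^N$ with bounded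 Lipschitz constants converge uniformly to $\gamma$, then $\dot\gamma_j\to\dot\gamma$ weakly-$*$ in $L^\infty$, and therefore
\begin{equation}\label{eq:curveconv}
\ell(\gamma)\le\liminf_j\ell(\gamma_j),\qquad\langle[\gamma_j],X\rangle\to\langle[\gamma],X\rangle\quad\text{for every bounded continuous }X .
\end{equation}

Let $\mathcal R$ be the set of currents $V=\theta\tau\,\mathcal H^1\llcorner\Sigma$ with $\Sigma$ rectifiable, $\tau$ a unit tangent of $\Sigma$ and $\theta\ge0$ integrable on $\Sigma$, and put
\[
M^\alpha(V)=\int_\Sigma\theta^\alpha\,d\mathcal H^1 .
\]
For a finite embedded graph this is again $\sum_em_e^\alpha\ell_e$. By (F2), two elements of $\mathcal R$ can be written on a common set $\Sigma$ with a common $\tau$ and real densities. So $\mathcal R$ is a vector space, and $|a+b|^\alpha\le|a|^\alpha+|b|^\alpha$ gives $M^\alpha(V+W)\le M^\alpha(V)+M^\alpha(W)$. For a Lipschitz curve $\gamma$ and $m>0$ we have $m[\gamma]\in\mathcal R$ and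
\begin{equation}\label{eq:curvecost}
M^\alpha(m[\gamma])\le m^\alpha\ell(\gamma),
\end{equation}
because the density of $[\gamma]$ at $x$ is at most $c(x)=\#\gamma^{-1}(x)$, we have $c^\alpha\le c$ where $c\ge1$, and $\int c\,d\mathcal H^1=\ell(\gamma)$ by (F1).

\subsection*{Subcurrents and decomposition into arcs}
A current $V'$ is a \emph{subcurrent} of $V$ if $M(V)=M(V')+M(V-V')$. Then the inequality $|V|\le|V'|+|V-V'|$ between measures of the same total mass is an equality. The densities $h'$ and $h''$ of $V'$ and $V-V'$ with respect to $|V|$ satisfy $|h'|+|h''|=1=|h'+h''|$, so both are nonnegative multiples of the direction of $V$. Thus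
\begin{equation}\label{eq:sub}
V'\text{ is a subcurrent of }V\ \Longrightarrow\ V'=cV\text{ for a Borel function }c\text{ with }0\le c\le1 .
\end{equation}
In particular a subcurrent of an element of $\mathcal R$ lies in $\mathcal R$. A current is \emph{acyclic} if its only subcurrent with zero boundary is $0$. For a measure $\pi$ on curves (Borel sets refer to the uniform topology), $\int[\gamma]\,d\pi$ is the current $X\mapsto\int\langle[\gamma],X\rangle\,d\pi$. The positive and negative parts of a signed measure $\sigma$ are $\sigma^+$ and $\sigma^-$; the notation $\mu^\pm$ is reserved for the given measures.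

\begin{theorem}[\cite{Smirnov,PS}]\label{thm:smirnov}
Let $V$ be a current whose boundary is a finite measure.
\begin{itemize}
\item[(i)] $V=C+A$ with $\partial C=0$, $M(V)=M(C)+M(A)$ and $A$ acyclic.
\item[(ii)] If $A$ is acyclic, there is a finite positive Borel measure $\pi$ on arcs with $A=\int[\gamma]\,d\pi$ and $M(A)=\int\ell(\gamma)\,d\pi$, under which the laws of the starting point and of the end point are $(\partial A)^-$ and $(\partial A)^+$.
\end{itemize}
\end{theorem}

In (ii), injectivity is automatic once the curves are nonconstant and parametrized with constant speed. Indeed, suppose that the curves that are not injective have positive measure. For each of them select, in a Borel way, $s<t$ with $\gamma(s)=\gamma(t)$: take the least $j$ for which such a pair with $t-s\ge1/j$ exists, and then the lexicographically least such pair. The current $C'=\int[\gamma|_{[s,t]}]\,d\pi$ has no boundary, and $M(A)\le M(C')+M(A-C')\le\int\ell(\gamma|_{[s,t]})\,d\pi+\int(\ell(\gamma)-\ell(\gamma|_{[s,t]}))\,d\pi=M(A)$. So $C'$ is a subcurrent of $A$ of mass $\int\ell(\gamma|_{[s,t]})\,d\pi>0$, which contradicts acyclicity.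

Two consequences of (ii) will be used. We have $|A|\le\int\mathcal H^1\llcorner\gamma\,d\pi$, and both sides have total mass $M(A)$, so
\begin{equation}\label{eq:nocancel}
|A|=\int\mathcal H^1\llcorner\gamma\,d\pi .
\end{equation}
And for every Borel set $\Omega_1$ of arcs, $A_1=\int_{\Omega_1}[\gamma]\,d\pi$ is a subcurrent of $A$, since $M(A)\le M(A_1)+M(A-A_1)\le\int\ell\,d\pi=M(A)$.

\subsection*{Slicing by spheres}
To work in a ball we must know the boundary of the restriction of a current. It consists of atoms, one for each point where the current crosses the sphere.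

\begin{lemma}\label{lem:slice}
Let $A=\theta\tau\,\mathcal H^1\llcorner\Sigma\in\mathcal R$ satisfy $\partial A=0$ in $B(x_0,R)$, and let $d(x)=|x-x_0|$. Then for a.e.\ $\rho\in(0,R)$,
\begin{equation}\label{eq:slice}
\partial\big(A\llcorner B(x_0,\rho)\big)=\sum_{x\in\Sigma\cap\partial B(x_0,\rho)}\theta(x)\operatorname{sgn}(\tau\cdot\nabla d)(x)\,\delta_x,\qquad\sum_{x\in\Sigma\cap\partial B(x_0,\rho)}\theta(x)<\infty .
\end{equation}
\end{lemma}

The lemma applies to every representation of $A$; in particular $\Sigma$ may be replaced by any Borel subset that carries $|A|$.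

\begin{proof}
By (F3), the second sum in \eqref{eq:slice} has integral $\int_\Sigma\theta|\tau\cdot\nabla d|\,d\mathcal H^1\le M(A)$ in $\rho$, so it is finite for a.e.\ $\rho$. Fix $\varphi\in C^1_c(\mathbb R^N)$, let $\Phi(\rho)$ be the integral of $\varphi$ against the right-hand side of the first formula, an integrable function of $\rho$, and let $\Psi(\rho)=\int_{B(x_0,\rho)}\nabla\varphi\cdot dA$. Given $\zeta\in C_c^\infty(0,R)$, put $\psi(t)=-\int_t^R\zeta$. It is constant near $0$ and vanishes near $R$, so $\varphi\,\psi(d)\in C^1_c(B(x_0,R))$ and
\[
0=\int\psi(d)\,\nabla\varphi\cdot dA+\int\varphi\,\zeta(d)\,\nabla d\cdot dA=-\int_0^R\zeta\Psi\,d\rho+\int_0^R\zeta\Phi\,d\rho .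
\]
In the first term we wrote $\psi(d(x))=-\int_0^R\zeta(\rho)1_{\{d(x)<\rho\}}\,d\rho$ on $B(x_0,R)$ and used Fubini's theorem; in the second we used (F3). Hence $\Phi=\Psi$ a.e. Apply this to a countable set of $\varphi$ that is dense in $C^1_c$ for the $C^1$ norm; when the second sum is finite, both $\Phi(\rho)$ and $\Psi(\rho)$ are continuous in $\varphi$ for this norm.
\end{proof}

\section{From optimal plans to minimizing currents}\label{sec:plans}

The energy $E^\alpha$ is awkward to localize: a change of the fibers in a ball has to be glued to the rest of each fiber. Currents can simply be added and subtracted. In this section we show that the net flow of an optimal plan minimizes $M^\alpha$ and determines the network.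

Let $\chi\in TP(\mu^+,\mu^-)$ be optimal and $D=D_\chi$. Discard a null set of $\omega$, so that all fibers are $1$-Lipschitz with $T<\infty$. Their images $\chi(\omega,\mathbb R_+)=\chi(\omega,[0,T(\omega)])$ are compact. Let $c_\omega(x)=\#\{t\in[0,T(\omega)]:\chi(\omega,t)=x\}$.

\begin{lemma}\label{lem:usc}
The set $\{(\omega,x):x\in\chi(\omega,\mathbb R_+)\}$ and the function $(\omega,x)\mapsto c_\omega(x)$ are jointly measurable, and $x\mapsto|x|_\chi$ is upper semicontinuous.
\end{lemma}

\begin{proof}
For measurable $a(\omega)\le b(\omega)$, compactness shows that $x\in\chi(\omega,[a,b])$ if and only if $\inf|\chi(\omega,a+s(b-a))-x|=0$, the infimum being taken over rational $s\in[0,1]$. This condition is jointly measurable, and so is the condition $x\in\chi(\omega,[a,b))$, as $[a,b)$ is a countable union of compact intervals. Cut $[0,T(\omega)]$ into $2^j$ disjoint intervals of equal length (when $T(\omega)=0$ there is one piece). The number of pieces $I$ with $x\in\chi(\omega,I)$ is measurable and increases to $c_\omega(x)$ as $j\to\infty$.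

Let $y_k\to y$ and $|y_k|_\chi\ge c$. The set of $\omega$ whose fiber contains infinitely many $y_k$ is the $\limsup$ of sets of measure at least $c$, so it has measure at least $c$. These fibers contain $y$, being compact. Hence $|y|_\chi\ge c$.
\end{proof}

Define a positive measure $\nu$, the total traffic, and a current $J=J_\chi$, the net flow, by
\begin{equation}\label{eq:nuJ}
\nu(Z)=\int_\Omega\int_0^{T}1_Z(\chi)\,|\dot\chi|\,dt\,d\lambda,\qquad\langle J,X\rangle=\int_\Omega\int_0^{T}X(\chi)\cdot\dot\chi\,dt\,d\lambda .
\end{equation}
The measure $\nu$ is finite because $\int T\,d\lambda<\infty$. From the definitions, $|J|\le\nu$, $\partial J=\mu^--\mu^+$ and $E^\alpha(\chi)=\int|x|_\chi^{\alpha-1}\,d\nu$. Since $E^\alpha(\chi)<\infty$ and the integrand is $+\infty$ outside $D$, we have $\nu(\mathbb R^N\setminus D)=0$.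

\begin{lemma}\label{lem:rect}
There are a rectifiable set $\Sigma$ with tangent $\tau$ and Borel functions $0\le\theta\le g$ with $\nu=g\,\mathcal H^1\llcorner\Sigma$, $J=\theta\tau\,\mathcal H^1\llcorner\Sigma\in\mathcal R$, $g\ge|\cdot|_\chi$ a.e.\ on $\Sigma$, and
\begin{equation}\label{eq:chain}
M^\alpha(J)=\int_\Sigma\theta^\alpha\,d\mathcal H^1\le\int_\Sigma g^\alpha\,d\mathcal H^1\le\int_\Sigma|x|_\chi^{\alpha-1}g\,d\mathcal H^1=E^\alpha(\chi).
\end{equation}
\end{lemma}

\begin{proof}
Countably many random fibers cover $\nu$-almost all of $D$. Indeed, let $(\omega_k)$ be independent with law $\lambda$ and $\Sigma=\bigcup_k\chi(\omega_k,\mathbb R_+)$. A given $x\in D$ is missed by the first $k$ fibers with probability $(1-|x|_\chi)^k\to0$, so by Fubini's theorem the expectation of $\nu(D\setminus\Sigma)$ is $0$. Fix a sequence with $\nu(\mathbb R^N\setminus\Sigma)=0$. The set $\Sigma$ is $\sigma$-compact and rectifiable. For Borel $Z\subset\Sigma$, (F1) and Tonelli's theorem, which applies because $\mathcal H^1\llcorner\Sigma$ is $\sigma$-finite, give $\nu(Z)=\int_\Omega\int_Zc_\omega\,d\mathcal H^1\,d\lambda=\int_Zg\,d\mathcal H^1$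 with $g(x)=\int_\Omega c_\omega(x)\,d\lambda$. As $c_\omega(x)\ge1$ when the fiber contains $x$, we have $g\ge|\cdot|_\chi$; as $\nu$ is finite, $g<\infty$ a.e.\ on $\Sigma$.

Write $J=h\nu$ with $|h|\le1$, and let $X=h-(h\cdot\tau)\tau$ on $\Sigma$, $X=0$ elsewhere. By (F2), for each $\omega$ we have $X(\chi)\cdot\dot\chi=0$ for a.e.\ $t$, so $0=\langle J,X\rangle=\int|X|^2\,d\nu$. Thus $h$ is parallel to $\tau$; after changing the sign of $\tau$ where $h\cdot\tau<0$, we get $J=\theta\tau\,\mathcal H^1\llcorner\Sigma$ with $\theta=|h|g\le g$. The second inequality in \eqref{eq:chain} holds because $g^{\alpha-1}\le|x|_\chi^{\alpha-1}$ where $g>0$.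
\end{proof}

Conversely, every rectifiable current with the right boundary produces a plan that costs no more.

\begin{proposition}\label{prop:min}
If $V\in\mathcal R$ and $\partial V=\mu^--\mu^+$, then $M^\alpha(V)\ge E^\alpha(\chi)$. Consequently $J$ minimizes $M^\alpha$ among the currents in $\mathcal R$ with the same boundary, $|J|=\nu$, and $\theta=g=|\cdot|_\chi$ $\mathcal H^1$-a.e.\ on $\{x\in\Sigma:g(x)>0\}$.
\end{proposition}

\begin{proof}
Let $V=\theta_V\tau_V\mathcal H^1\llcorner\Sigma_V$ with $M^\alpha(V)<\infty$. Write $V=C+A$ and take $\pi$ as in Theorem~\ref{thm:smirnov}. By \eqref{eq:sub}, $|A|=a\,\mathcal H^1\llcorner\Sigma_V$ with $0\le a\le\theta_V$. By \eqref{eq:nocancel} and Tonelli's theorem, $|A|(Z)=\int_Z\pi\{\gamma\ni x\}\,d\mathcal H^1(x)$ for Borel $Z\subset\Sigma_V$, so $a(x)=\pi\{\gamma\ni x\}$ for a.e.\ $x\in\Sigma_V$.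

We turn $\pi$ into a traffic plan. Let $\Gamma$ be the Polish space of $1$-Lipschitz curves $\mathbb R_+\to\mathbb R^N$ with locally uniform convergence. Map each arc $\gamma$ to its parametrization by arclength, constant after time $\ell(\gamma)$, that is, to $s\mapsto\gamma(t_\gamma(s))$ with $t_\gamma(s)=\sup\{t\in\mathbb Q\cap[0,1]:\ell(\gamma|_{[0,t]})\le s\}$. This map is Borel, since $\gamma\mapsto\ell(\gamma|_{[0,t]})$ is lower semicontinuous. The arcs carry only the mass that has to move: with $\mu_0=\mu^+\wedge\mu^-$, the largest measure below both $\mu^+$ and $\mu^-$, we have $(\partial A)^-=\mu^+-\mu_0$ and $(\partial A)^+=\mu^--\mu_0$. Let $\Pi$ be the sum of the image of $\pi$ and of the law of constant curves at points distributed as $\mu_0$. It is a Borel probability measure on $\Gamma$ with initial law $\mu^+$ and final law $\mu^-$. A Borel probability measure on a Polish space is the law of a Borel map defined on $(\Omega,\lambda)$. This map is a plan $\chi'\in TP(\mu^+,\mu^-)$ whose stopping time is the length of the fiber, with integral $M(A)<\infty$. Its total traffic is $\int\mathcal H^1\llcorner\gamma\,d\pi=a\,\mathcal H^1\llcorner\Sigma_V$,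 and $|x|_{\chi'}\ge\pi\{\gamma\ni x\}$. By optimality of $\chi$,
\[
E^\alpha(\chi)\le E^\alpha(\chi')\le\int_{\Sigma_V\cap\{a>0\}}a^{\alpha-1}a\,d\mathcal H^1\le M^\alpha(V).
\]
With \eqref{eq:chain} this shows that $J$ minimizes. For $V=J$ it shows that \eqref{eq:chain} is a chain of equalities between finite integrals of ordered integrands. So $\theta=g$ a.e.\ on $\Sigma$, which gives $|J|=\nu$, and $g^{\alpha}=|x|_\chi^{\alpha-1}g$ a.e., which gives $g=|x|_\chi$ where $g>0$, because $\alpha\ne1$.
\end{proof}

The current sees the network only up to $\mathcal H^1$-null sets, while Theorem~\ref{thm:main} is about every point of $D$. The next lemma closes this gap.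

\begin{lemma}\label{lem:recover}
Let $B'\subset U$ be an open ball, and suppose that $J\llcorner B'=\sum_em_e[e]$, a finite and possibly empty sum, where $m_e>0$ and the $e$ are oriented closed segments in $\overline{B'}$, any two of which have at most one common point. Let $G=\bigcup_ee$. Then $D\cap B'=G\cap B'$, and $|\cdot|_\chi=m_e$ $\mathcal H^1$-a.e.\ on $e$.
\end{lemma}

\begin{proof}
We have $\theta\,\mathcal H^1\llcorner(\Sigma\cap B')=|J|\llcorner B'=\sum_em_e\mathcal H^1\llcorner e$. So a.e.\ point of $e$ lies in $\Sigma$ and has $g\ge\theta=m_e>0$, and Proposition~\ref{prop:min} gives $|\cdot|_\chi=m_e$ a.e.\ on $e$. Every $y\in e$ is a limit of such points, so $|y|_\chi\ge m_e>0$ by Lemma~\ref{lem:usc}.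

Conversely, let $y\in D\cap B'$. Since $\nu=|J|$, we have $\nu(B'\setminus G)=0$. So for a.e.\ $\omega$, $\chi(\omega,t)\in G$ for a.e.\ $t\le T(\omega)$ with $\chi(\omega,t)\in B'$ and $\dot\chi(\omega,t)\ne0$. Also $\chi(\omega,0)\in\operatorname{supp}\mu^+$ for a.e.\ $\omega$. As $|y|_\chi>0$, some $\omega$ with both properties has a fiber through $y$. It does not start at $y$, because $y\in U$, so the first time $t_0$ with $\chi(\omega,t_0)=y$ lies in $(0,T(\omega)]$. For small $\delta>0$ the fiber stays in $B'$ on $[t_0-\delta,t_0]$ and is not constant there, so $\dot\chi\ne0$ on a subset of positive measure. Hence the fiber has a point of $G$ within distance $\delta$ of $y$. Since $G$ is closed, $y\in G$.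
\end{proof}

\section{Minimizing currents with atomic boundary}\label{sec:structure}

Call $A\in\mathcal R$ \emph{minimizing} if $M^\alpha(A)<\infty$ and $M^\alpha(A)\le M^\alpha(V)$ whenever $V\in\mathcal R$ and $\partial V=\partial A$. This property is invariant under similarities of $\mathbb R^N$ and under multiplication by positive constants. It passes to restrictions: if $Z$ is Borel, $V\in\mathcal R$ and $\partial V=\partial(A\llcorner Z)$, then $A-A\llcorner Z+V$ has boundary $\partial A$, so
\[
M^\alpha(A)\le M^\alpha(A-A\llcorner Z)+M^\alpha(V)=M^\alpha(A)-M^\alpha(A\llcorner Z)+M^\alpha(V),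
\]
and $A\llcorner Z$ is minimizing. The following lemma excludes every kind of loop. A loop can be pushed in both directions, and a strictly concave function has no interior minimum.

\begin{lemma}\label{lem:noloop}
Let $A$ be minimizing, $V\in\mathcal R$, $\partial V=0$ and $|V|\le c|A|$ for a constant $c>0$. Then $V=0$.
\end{lemma}

\begin{proof}
Let $A=\theta\tau\,\mathcal H^1\llcorner\Sigma$. By (F2), $V=v\tau\,\mathcal H^1\llcorner\Sigma$ with a real function $v$, $|v|\le c\theta$. For $|t|<1/c$, the function $f(t)=M^\alpha(A+tV)=\int_{\{\theta>0\}}(\theta+tv)^\alpha\,d\mathcal H^1$ is finite, since $0\le\theta+tv\le2\theta$, and it is minimal at $t=0$, since $\partial(A+tV)=\partial A$. If $v\ne0$ on a set of positive measure, then $f$ is strictly concave, so $f(0)>\frac12(f(t)+f(-t))\ge f(0)$ for $t\neq0$, which is absurd.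
\end{proof}

By Lemma~\ref{lem:slice}, the restriction of $J$ to most balls in $U$ has a purely atomic boundary, with countably many atoms. Lemma~\ref{lem:noloop} then forces a single route between any two atoms.

\begin{proposition}\label{prop:structure}
Let $A=\theta\tau\,\mathcal H^1\llcorner\Sigma\ne0$ be minimizing and carried by an open ball $B$, and let $\partial A$ be a finite, purely atomic measure on $\partial B$.
\begin{itemize}
\item[(i)] $A=\sum_kw_k[\gamma_k]$, a countable sum with $w_k>0$ and $\sum_kw_k<\infty$, where each $\gamma_k\subset\overline B$ is an arc from an atom of $(\partial A)^-$ to an atom of $(\partial A)^+$. Moreover $|A|=\sum_kw_k\mathcal H^1\llcorner\gamma_k$, that is, $\theta=\sum_kw_k1_{\gamma_k}$ a.e. The sum is finite if $\partial A$ has finitely many atoms.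
\item[(ii)] For every $n$, the set $\gamma_1\cup\dots\cup\gamma_n$ is a finite embedded graph without cycles, whose edges are closed arcs that contain no vertices other than their endpoints and meet only at vertices, and $A_n:=\sum_{k\le n}w_k[\gamma_k]=\sum_em_e[e]$ with constants $m_e>0$.
\item[(iii)] If $\partial A$ has finitely many atoms, then $A=A_n$ for some $n$, and every edge is a straight segment. This remains true after the edges are concatenated at the vertices of degree $2$ that are not atoms of $\partial A$.
\end{itemize}
\end{proposition}

If the sum in (i) has $n_0<\infty$ terms, we put $A_n=A$ for $n\ge n_0$.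

\begin{proof}
(i) A subcurrent $C'$ of $A$ lies in $\mathcal R$ and satisfies $|C'|\le|A|$ by \eqref{eq:sub}; if $\partial C'=0$, then $C'=0$ by Lemma~\ref{lem:noloop}. So $A$ is acyclic; take $\pi$ as in Theorem~\ref{thm:smirnov}(ii). Almost every arc runs from an atom $a$ of $(\partial A)^-$ to an atom $b$ of $(\partial A)^+$. Let $\pi_{ab}$ be the restriction of $\pi$ to the arcs from $a$ to $b$, and suppose $\pi_{ab}\ne0$. For Borel sets $\Omega_1,\Omega_2$ of such arcs, of positive measure, let
\[
V=\frac1{\pi(\Omega_1)}\int_{\Omega_1}[\gamma]\,d\pi-\frac1{\pi(\Omega_2)}\int_{\Omega_2}[\gamma]\,d\pi .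
\]
Both integrals are subcurrents of $A$, so $V\in\mathcal R$ and $|V|\le c|A|$; both averages have boundary $\delta_b-\delta_a$, so $\partial V=0$. Hence $V=0$. Thus, for a field $X\in C_c(\mathbb R^N;\mathbb R^N)$, the function $\gamma\mapsto\langle[\gamma],X\rangle$ has the same mean on all sets of positive $\pi_{ab}$-measure. Applied to the sets where the function is above or below this mean, this shows that it is $\pi_{ab}$-a.e.\ constant. Using a countable dense set of fields $X$, we see that $[\gamma]$, and with it $|[\gamma]|=\mathcal H^1\llcorner\gamma$, is the same for $\pi_{ab}$-a.e.\ $\gamma$. Choose one such arc for each pair $(a,b)$, with weight the total mass of $\pi_{ab}$. This gives the sum, with $\sum_kw_k=(\partial A)^+(\mathbb R^N)$, and \eqref{eq:nocancel} gives the formula for $|A|$. Since $|A|$ is carried by $B$, the support $\gamma_k$ of $\mathcal H^1\llcorner\gamma_k$ lies in $\overline B$.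

(ii) Let $y\ne z$ be points of $\gamma_k\cap\gamma_l$. Let $V$ be the current of the subarc of $\gamma_k$ traversed from $y$ to $z$ minus that of the subarc of $\gamma_l$ traversed from $y$ to $z$. Then $\partial V=0$ and $|V|\le(w_k^{-1}+w_l^{-1})|A|$, so $V=0$, and the two subarcs have the same image, the support of the variation of their common current. So the closed set $\gamma_k\cap\gamma_l$ contains, with any two points, the piece of $\gamma_k$ and the piece of $\gamma_l$ between them: it is empty, a point, or a common subarc.

Let $\mathcal P$ be the finite set of all endpoints of the $\gamma_k$ and of the nonempty sets $\gamma_k\cap\gamma_l$, $k,l\le n$, where a single point counts as its own endpoint. Let $I$ and $I'$ be components of $\gamma_k\setminus\mathcal P$ and $\gamma_l\setminus\mathcal P$ with a common point $y$. Then $y$ lies in $Y=\gamma_k\cap\gamma_l$, which is an arc since $y\notin\mathcal P$. As $I$ is connected and avoids the endpoints of $Y$, it is contained in $Y$, and so it is the component of $Y\setminus\mathcal P$ that contains $y$. The same holds for $I'$, so $I=I'$. The closures of these components are the edges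 of a finite embedded graph with vertex set $\mathcal P$. Two arcs that share an edge $e$ traverse it in the same direction, for otherwise they would cancel partly and $|A|(e)<\sum_kw_k\mathcal H^1(\gamma_k\cap e)$. So $A_n=\sum_em_e[e]$, where $m_e$ is the sum of the $w_k$ with $k\le n$ and $e\subset\gamma_k$. A cycle of the graph would give $V=\sum\pm[e]\ne0$ with $\partial V=0$ and $|V|\le(\min_em_e)^{-1}|A|$, against Lemma~\ref{lem:noloop}.

(iii) The sum in (i) is finite, so $A=A_n$. At a vertex of degree $2$ that is not an atom of $\partial A$, the condition $\partial A(\{v\})=0$ forces one incoming and one outgoing edge of equal masses; their concatenation is an arc because there is no cycle. For an edge $e$, concatenated or not, with endpoints $y,z$, we have $\theta=m_e$ a.e.\ on $e$, so $M^\alpha(A-m_e[e])=M^\alpha(A)-m_e^\alpha\mathcal H^1(e)$. Adding $m_e$ times the chord gives a current with boundary $\partial A$ and energy at most $M^\alpha(A)-m_e^\alpha(\mathcal H^1(e)-|y-z|)$. Minimality gives $\mathcal H^1(e)\le|y-z|$, so $e$ is the segment $[y,z]$.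
\end{proof}

By part (iii), it remains to show that in a smaller ball the boundary has only finitely many atoms.

\section{Finite networks and a penalized energy}\label{sec:penalized}

Fix $A$ as in Proposition~\ref{prop:structure}. After a similarity and multiplication by a constant we assume
\begin{equation}\label{eq:norm}
B=B_1,\qquad\sum_kw_k\le1 .
\end{equation}
Then $\theta\le1$, so $M(A)\le M^\alpha(A)$. Put $C_0=M^\alpha(A)+1$.

We want finite trees that approximate $A$ and to which the merging argument applies. The partial sums $A_n$ approximate $A$, but they minimize nothing that we know of: the rest $A-A_n$ shares their edges and changes the price. Minimizers for the boundary $\partial A_n$ can be merged, but nothing guarantees that they converge to $A$ rather than to another minimizer with the same boundary. So we minimize the energy plus a small penalty for being far from $A$. The penalty is a quadratic form, for the following reason. Merging can create a cycle, which we remove by pushing mass around it and using concavity, as in Lemma~\ref{lem:noloop}. Along such a deformation a quadratic penalty has a constant second derivative,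 which the strict concavity of the energy can absorb.

Fix fields $X_k\in C_c(\mathbb R^N;\mathbb R^N)$, $k\ge1$, with $|X_k|\le1$ and with span dense in $C_0(\mathbb R^N;\mathbb R^N)$ for the uniform norm. For currents $V,W$ let
\[
Q(V,W)=\sum_{k\ge1}2^{-k}\langle V,X_k\rangle\langle W,X_k\rangle,\qquad Q(V)=Q(V,V)\ge0 .
\]
Then $|Q(V,W)|\le M(V)M(W)$. If $V$ is the current of a curve of length at most $\ell$ and $m>0$, this gives
\begin{equation}\label{eq:pen}
Q(W+mV)-Q(W)=2m\,Q(W,V)+m^2Q(V)\le2m\ell\,M(W)+m^2\ell^2 .
\end{equation}

From now on $n$ is so large that $M(A-A_n)\le1$; this is possible because $M(A-A_n)=\sum_{k>n}w_k\mathcal H^1(\gamma_k)\to0$. The atoms of $\partial A_n$ are endpoints of arcs $\gamma_k$ and lie on $\partial B_1$.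

\begin{definition}\label{def:network}
A \emph{network} $\mathcal N$ (for the boundary $\partial A_n$) consists of a finite directed multigraph without isolated vertices; a position $x_v\in\overline B_1$ for each vertex $v$; and for each edge $e$, directed from $e^-$ to $e^+$, a mass $m_e>0$ and a Lipschitz curve $\gamma_e\subset\overline B_1$ from $x_{e^-}$ to $x_{e^+}$, of length $\ell_e\ge0$. The \emph{divergence} of a vertex is the total mass of the incoming edges minus that of the outgoing edges. For every atom $a$ of $\partial A_n$ there is exactly one \emph{terminal} vertex, with position $a$ and divergence $\partial A_n(\{a\})$; all other vertices have divergence $0$. We put $S_{\mathcal N}=\sum_em_e[\gamma_e]\in\mathcal R$ and, for a parameter $\kappa\ge0$,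
\[
F(\mathcal N)=\sum_em_e^\alpha\ell_e+\kappa\,Q(S_{\mathcal N}-A).
\]
\end{definition}

Positions need not be distinct, edges may have length $0$ and curves may overlap; this makes the networks with a fixed graph and fixed masses a class closed under limits. We have $\partial S_{\mathcal N}=\partial A_n$, and $M^\alpha(S_{\mathcal N})\le\sum_em_e^\alpha\ell_e$ by \eqref{eq:curvecost}. If all masses are at most $\bar m\in\{1,2\}$ and $F(\mathcal N)\le C_0$, then $M(S_{\mathcal N})\le\sum_em_e\ell_e\le\bar m^{1-\alpha}\sum_em_e^\alpha\ell_e\le\bar mC_0$, and so
\begin{equation}\label{eq:massW}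
M(S_{\mathcal N}-A)\le(\bar m+1)\,C_0 .
\end{equation}
When edges are deleted below, divergences are preserved and the vertices that become isolated are discarded; these are never terminals, since terminals have nonzero divergence.

The constants are
\[
K=9^N,\quad\eta=\frac1{4K},\quad\beta=\frac{3+\alpha}4\in\Big(\frac34,1\Big),\quad\varepsilon=\frac{(1-\alpha)\eta}{32},\quad\kappa_0=\frac{\alpha(1-\alpha)\eta}{10^4\,C_0},
\]
and we always take $0\le\kappa\le\kappa_0$. As $\eta<1$ and $C_0\ge1$, we then have $\kappa\le1$ and
\begin{equation}\label{eq:kappa}
32\,\kappa C_0<\alpha(1-\alpha),\qquad12\,\kappa C_0\le\frac{1-\alpha}4=1-\beta,\qquad221\,\kappa C_0\le\frac{(1-\alpha)\eta}8 .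
\end{equation}
Only $\kappa_0$ depends on $A$, and no constant depends on $n$.

\subsection*{Forests}
For a graph with vertex set $\mathcal V$, edge set $\mathcal E$ and $k$ components, the \emph{cyclomatic number} is $|\mathcal E|-|\mathcal V|+k\ge0$. It is $0$ exactly when there is no undirected cycle (loops and pairs of parallel edges count as cycles). If it is $1$, there is exactly one cycle, and deleting one of its edges leaves no cycle. A \emph{forest} is a graph, or a network, without cycles; a forest network is \emph{reduced} if its nonterminal vertices have degree at least $3$.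

\begin{lemma}\label{lem:count}
In a finite forest without isolated vertices, suppose that all vertices but $l$ have degree at least $3$. Then $|\mathcal E|\le2l$.
\end{lemma}

\begin{proof}
Summing degrees, $2|\mathcal E|\ge l+3(|\mathcal V|-l)=3|\mathcal E|+3k-2l$.
\end{proof}

Three properties make forests the right class in which to minimize. First, \emph{in a forest network all masses are at most $1$ and are determined by the type}, that is, by the directed graph with its labeled terminals. Indeed, removing $e$ splits its component into two trees, and the sum of the divergences over the tree that contains $e^+$ is $m_e$, since every other edge of this tree contributes once with each sign. This sum is a sum of values $\partial A_n(\{a\})$, so it is at most $(\partial A_n)^+(\mathbb R^N)\le\sum_kw_k\le1$. Second, \emph{every forest can be reduced without changing $S_{\mathcal N}$ and $F$}: a vertex of degree $1$ has nonzero divergence and is a terminal, and at a nonterminal vertex of degree $2$ there are one incoming and one outgoing edge of equal masses, which we concatenate. Third, \emph{there are finitely many reduced types}, because Lemma~\ref{lem:count}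 bounds the number of edges by twice the number of atoms of $\partial A_n$.

\begin{lemma}\label{lem:exist}
$F$ has a minimizer among forests, which may be taken reduced. Every minimizer $\mathcal N_n$ satisfies $F(\mathcal N_n)\le M^\alpha(A)+\kappa M(A-A_n)^2\le C_0$.
\end{lemma}

\begin{proof}
The graph of Proposition~\ref{prop:structure}(ii) is a forest network with current $A_n$: its vertices are distinct points, so the divergence at a vertex $v$ is $\partial A_n(\{v\})$. Its edges overlap in finitely many points, so its energy is $M^\alpha(A_n)+\kappa Q(A_n-A)$, and $M^\alpha(A_n)\le M^\alpha(A)$ because the density of $A_n$ is at most $\theta$. This proves the bound. Take a minimizing sequence of reduced forests; along a subsequence the type is fixed. Then the masses are fixed and positive, so the lengths are bounded. Parametrize the edges on $[0,1]$ with constant speed. By the Arzel\`a--Ascoli theorem they converge uniformly along a subsequence, and the limit is a network of the same type. By \eqref{eq:curveconv} the lengths do not increase in the limit and each $\langle S_{\mathcal N}-A,X_k\rangle$ converges; these numbers are bounded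 uniformly in $k$, so the penalty converges.
\end{proof}

The next lemma allows us to compare a minimizing forest with networks that have one cycle.

\begin{lemma}\label{lem:cycle}
Let $\mathcal N$ be a network with masses at most $2$, with $F(\mathcal N)\le C_0$ and with cyclomatic number at most $1$. Then there is a forest $\mathcal N'$ with $F(\mathcal N')\le F(\mathcal N)$.
\end{lemma}

\begin{proof}
If there is no cycle, take $\mathcal N'=\mathcal N$. Otherwise let $\mathcal C$ be the unique cycle. Choose a direction of traversal, and let $\sigma_e=1$ or $-1$ according to whether $e\in\mathcal C$ is traversed forward or backward. Put $V=\sum_{\mathcal C}\sigma_e[\gamma_e]$, $\ell=\sum_{\mathcal C}\ell_e\ge M(V)$ and $W=S_{\mathcal N}-A$. Replacing $m_e$ by $m_e(t)=m_e+t\sigma_e$ on $\mathcal C$ preserves all divergences and changes $W$ to $W+tV$ and $F$ to a function $f(t)$. While the masses are positive,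
\[
f'(0)=\alpha\sum_{\mathcal C}\sigma_em_e^{\alpha-1}\ell_e+2\kappa\,Q(W,V),\qquad f''(t)=-\alpha(1-\alpha)\sum_{\mathcal C}m_e(t)^{\alpha-2}\ell_e+2\kappa\,Q(V).
\]
We shall find a direction in which some $\sigma_e$ equals $-1$ and $f(t_1)\le f(0)$, where $t_1=\min\{m_e:\sigma_e=-1\}\le2$. At $t=t_1$ some edge of $\mathcal C$ has mass $0$; deleting all edges of mass $0$ gives the forest $\mathcal N'$.

If $\ell=0$, then $V=0$ and $f$ is constant; any direction with some $\sigma_e=-1$ will do, and one of the two directions has this property. Let $\ell>0$. Reversing the direction changes the sign of $f'(0)$; choose it so that $f'(0)\le0$. Then some $\sigma_e$ equals $-1$. Otherwise $m_e^{\alpha-1}\ge2^{\alpha-1}\ge\frac12$, \eqref{eq:massW} with $\bar m=2$ and \eqref{eq:kappa} would give $f'(0)\ge\frac\alpha2\ell-6\kappa C_0\ell>0$.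

For $0\le t<t_1$ the masses on $\mathcal C$ lie in $(0,4]$ and $f$ is $C^2$. The length $\ell$ is not bounded a priori, so we compare the two terms of $f''$ through the energy. At any $t\in[0,t_1)$ with $f(t)\le f(0)\le C_0$, the Cauchy--Schwarz inequality and $m^{2-\alpha}=m^{2-2\alpha}m^\alpha\le16\,m^\alpha$ for $m\le4$ give
\[
Q(V)\le\ell^2\le\Big(\sum_{\mathcal C}m_e(t)^{\alpha-2}\ell_e\Big)\Big(\sum_{\mathcal C}m_e(t)^{2-\alpha}\ell_e\Big)\le16\,C_0\sum_{\mathcal C}m_e(t)^{\alpha-2}\ell_e ,
\]
and so $f''(t)<0$ by the first inequality in \eqref{eq:kappa}. In particular $f''(0)<0$ and $f'(0)\le0$, so $f<f(0)$ on some interval $(0,\delta)$. Let $t^*\in(0,t_1]$ be maximal with $f\le f(0)$ on $[0,t^*)$. On $[0,t^*)$ we have $f''<0$, so $f'<0$ on $(0,t^*)$, and $f(t^*)<f(0)$ because $f$ is continuous on $[0,t_1]$. If $t^*<t_1$, then $f<f(0)$ slightly beyond $t^*$, against maximality. So $t^*=t_1$ and $f(t_1)<f(0)$.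
\end{proof}

Because of the penalty the edges of a minimizer need not be straight. They are almost straight, which suffices for merging.

\begin{lemma}\label{lem:straight}
Let $\mathcal N_n$ be a minimizing forest. Every piece of an edge, of length $\ell$ and with endpoints $p,q$, satisfies $|p-q|\ge\beta\ell$. In particular every edge has length less than $3$.
\end{lemma}

\begin{proof}
Let $m\le1$ be the mass of the edge. Replace the piece by its chord, which lies in $\overline B_1$. The graph is unchanged, so the result is a forest, and the current changes by $mV$, where $V$ is the current of a closed curve of length at most $2\ell$. We use \eqref{eq:pen} with $W=S_{\mathcal N_n}-A$, $M(W)\le2C_0$ by \eqref{eq:massW}, and $m\ell\le m^\alpha\ell\le F(\mathcal N_n)\le C_0$. Minimality gives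
\[
0\le m^\alpha\big(|p-q|-\ell\big)+\kappa\,m\ell\,\big(8C_0+4m\ell\big)\le m^\alpha\big(|p-q|-\ell+12\kappa C_0\ell\big).
\]
By \eqref{eq:kappa}, $|p-q|\ge\beta\ell$. For a whole edge, $\ell\le2/\beta<8/3$.
\end{proof}

\section{The uniform bound on the number of edges}\label{sec:bound}

We use the following covering fact. Call a set $\delta$-separated if its points have mutual distances at least $\delta$. A $\delta$-separated subset of a ball of radius $s$ has at most $(1+2s/\delta)^N$ points, since the open balls of radius $\delta/2$ around them are disjoint and lie in a ball of radius $s+\delta/2$; if it is maximal, the open balls of radius $\delta$ around its points cover the ball. With $s=2r$ this shows that a ball of radius $2r$ is covered by at most $K=9^N$ open balls of radius $r/2$ centered in it, and that a closed ball of radius $2r$ is covered by at most $\lfloor(1+8/\varepsilon)^N\rfloor$ sets of diameter at most $\varepsilon r$. Since $8/\varepsilon=1024\cdot9^N/(1-\alpha)$, the last number is the $P$ of \eqref{eq:L}.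

Let $0\le\kappa\le\kappa_0$, let $\mathcal N_n$ be a reduced minimizing forest, and let $\mathsf n(x,r)$ be the number of edges $e$ such that $\gamma_e$ meets $B(x,r)$.

\begin{lemma}\label{lem:doubling}
If $B(x,2r)\subset B_1$ and $\mathsf n(x,r)\ge L$, then $\mathsf n(x,2r)>K\,\mathsf n(x,r)$.
\end{lemma}

\begin{proof}
Suppose that $\bar{\mathsf n}:=\mathsf n(x,r)\ge L$ and $\mathsf n(x,2r)\le K\bar{\mathsf n}$. Note that $r\le1$.

\emph{Step 1: many edges give much length.} Let $r<t<2r$ and let $\mathcal E_t$ be the set of edges that meet $B(x,t)$, so $|\mathcal E_t|\ge\bar{\mathsf n}$. Form a graph $G_t$ with edge set $\mathcal E_t$: keep the vertices with position in $B(x,t)$, and detach each end of an edge of $\mathcal E_t$ whose vertex has position outside $B(x,t)$, attaching it to a new vertex of degree $1$. A cycle of $G_t$ would pass through old vertices only and be a cycle of $\mathcal N_n$, so $G_t$ is a forest. The old vertices are not terminals, since terminals lie on $\partial B_1$; so they have degree at least $3$, and all their edges belong to $\mathcal E_t$. By Lemma~\ref{lem:count}, there are at least $\bar{\mathsf n}/2$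 new vertices. For $e\in\mathcal E_t$ fix a parameter $u_0$ with $\gamma_e(u_0)\in B(x,t)$. A detached end of $e$ is at distance at least $t$ from $x$, so between this end and $u_0$ there is a parameter $u\neq u_0$ with $|\gamma_e(u)-x|=t$; the parameters for the two ends of $e$ lie on different sides of $u_0$. Hence, with $f_e(u)=|\gamma_e(u)-x|$,
\[
\sum_e\#f_e^{-1}(t)\ge\bar{\mathsf n}/2\qquad\text{for all }t\in(r,2r).
\]
Integrate over $t$ and use (F1) for the real functions $f_e$, for which $|f_e'|\le|\dot\gamma_e|$: the total length of the edges inside $B(x,2r)$ is at least $r\bar{\mathsf n}/2$.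

\emph{Step 2: two long edges are close.} For an edge $e$ that meets $B(x,2r)$, let $p_e,q_e\in\overline B(x,2r)$ be its points at the infimum and at the supremum of the parameters $u$ with $\gamma_e(u)\in B(x,2r)$. Call the piece in between the \emph{middle part} of $e$, and let $\ell'_e$ be its length. It bounds the length of $e$ inside $B(x,2r)$, and $\ell'_e\le4r/\beta\le6r$ by Lemma~\ref{lem:straight}. The edges whose length inside $B(x,2r)$ is less than $\eta r$ contribute at most $K\bar{\mathsf n}\,\eta r=r\bar{\mathsf n}/4$ to the total; this is where the assumption on $\mathsf n(x,2r)$ is used. The other edges contribute at least $r\bar{\mathsf n}/4$, and at most $6r$ each, so there are at least $\bar{\mathsf n}/24\ge P^2+1$ of them, and they have $\ell'_e\ge\eta r$. Cover $\overline B(x,2r)$ by $P$ sets of diameter at most $\varepsilon r$ and assign to each such edge a pair of sets that contain $p_e$ and $q_e$. Two distinct edges $e_1,e_2$ get the same pair. Label them so that the masses satisfy $m_1\ge m_2$, and write $p_i,q_i,\ell'_i$. Then $|p_1-p_2|\le\varepsilon r$, $|q_1-q_2|\le\varepsilon r$, and $e_i$ is directed from $p_i$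 to $q_i$.

\emph{Step 3: merging.} Subdivide $e_i$ by new vertices at $p_i$ and $q_i$; pieces of length $0$ are allowed. As in Figure~\ref{fig:merge}, delete the middle part of $e_2$, raise the mass of the middle part of $e_1$ to $m_1+m_2\le2$, and add straight edges $p_2\to p_1$ and $q_1\to q_2$ of mass $m_2$. Each of the four new vertices has divergence $0$, so the result is a network $\mathcal N'$. Its cyclomatic number is at most $1$. Indeed, after the deletion we have a forest in which $p_2$ and $q_2$ lie in different components, while $p_1$ and $q_1$ lie in the same one. So one of $p_2,q_2$ is not in the component of $p_1$ and $q_1$, and the two new edges lower the number of components by at least $1$.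

We estimate the change of $\sum_em_e^\alpha\ell_e$. Let $c_2=|p_2-q_2|$. By Lemma~\ref{lem:straight}, $\ell'_2\ge c_2\ge\beta\eta r\ge\frac34\eta r$ and $\ell'_1\le|p_1-q_1|/\beta\le(c_2+2\varepsilon r)/\beta$. Moreover $\alpha/\beta=\frac{4\alpha}{3+\alpha}\le\frac{1+\alpha}2\le1$, where the first inequality is equivalent to $(1-\alpha)(3-\alpha)\ge0$. By \eqref{eq:concave} and $4\varepsilon=\frac18(1-\alpha)\eta$, the change is at most
\[
m_2^\alpha\big[2\varepsilon r-\ell'_2+\alpha\ell'_1\big]\le m_2^\alpha\Big[4\varepsilon r-\frac{1-\alpha}2c_2\Big]\le m_2^\alpha(1-\alpha)\eta r\Big[\frac18-\frac38\Big]=-\frac14(1-\alpha)\eta\,r\,m_2^\alpha .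
\]
The current changes by $m_2V$, where $V$ is the current of the closed curve that goes from $p_2$ to $p_1$, along $e_1$ to $q_1$, to $q_2$, and back along $e_2$. Its length is at most $2\varepsilon r+12r\le13r\le13$. By \eqref{eq:pen}, \eqref{eq:massW} with $\bar m=1$, $m_2\le1\le C_0$ and \eqref{eq:kappa}, the penalty grows by at most
\[
\kappa\,m_2\cdot13r\,(4C_0+13)\le221\,\kappa C_0\,r\,m_2^\alpha\le\frac18(1-\alpha)\eta\,r\,m_2^\alpha .
\]
So $F(\mathcal N')<F(\mathcal N_n)\le C_0$. By Lemma~\ref{lem:cycle} there is a forest with energy less than $F(\mathcal N_n)$, a contradiction.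
\end{proof}

\begin{proposition}\label{prop:bound}
For $0\le\kappa\le\kappa_0$ and every reduced minimizing forest, $\mathsf n(0,\frac14)<L$.
\end{proposition}

\begin{proof}
Suppose that $\mathsf n(x_0,r_0)\ge L$ with $x_0=0$, $r_0=\frac14$, and put $r_j=2^{-j}r_0$. We construct points $x_j$ with $|x_j|\le1-4r_j$ and $\mathsf n(x_{j+1},r_{j+1})>\mathsf n(x_j,r_j)\ge L$. Given $x_j$, we have $|x_j|+2r_j\le1-2r_j<1$, so $B(x_j,2r_j)\subset B_1$, and Lemma~\ref{lem:doubling} gives $\mathsf n(x_j,2r_j)>K\mathsf n(x_j,r_j)$. Cover $B(x_j,2r_j)$ by at most $K$ open balls of radius $r_j/2=r_{j+1}$ centered in it. Each edge that meets $B(x_j,2r_j)$ meets one of them, so one of them, $B(x_{j+1},r_{j+1})$, is met by more than $\mathsf n(x_j,r_j)$ edges; and $|x_{j+1}|\le|x_j|+2r_j\le1-2r_j=1-4r_{j+1}$. The integers $\mathsf n(x_j,r_j)$ increase strictly, which is impossible in a finite graph.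
\end{proof}

The total number of edges of $\mathcal N_n$ may grow with $n$, but $L$ depends on $N$ and $\alpha$ only. The finiteness of the graph was used qualitatively, to end the iteration.

\section{Proof of Theorem~\ref{thm:main}}\label{sec:proofmain}

\begin{proposition}\label{prop:finite}
Let $A$ be as in Proposition~\ref{prop:structure}, normalized by \eqref{eq:norm}. Then for a.e.\ $\rho\in(0,\frac14)$ the boundary of $A\llcorner B_\rho$ is a measure with finitely many atoms, all on $\partial B_\rho$.
\end{proposition}

\begin{proof}
Take $\kappa=\kappa_0>0$. For all large $n$ let $\mathcal N_n$ be a reduced minimizing forest and $S_n=S_{\mathcal N_n}$.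

\emph{The currents $S_n$ converge to $A$.} Since $\partial(S_n+A-A_n)=\partial A$, minimality of $A$ and Lemma~\ref{lem:exist} give
\begin{align*}
M^\alpha(A)&\le M^\alpha(S_n)+M^\alpha(A-A_n)\le F(\mathcal N_n)-\kappa Q(S_n-A)+M^\alpha(A-A_n)\\
&\le M^\alpha(A)+\kappa M(A-A_n)^2-\kappa Q(S_n-A)+M^\alpha(A-A_n).
\end{align*}
Hence $\kappa Q(S_n-A)\le\kappa M(A-A_n)^2+M^\alpha(A-A_n)$. We know that $M(A-A_n)\to0$, and $M^\alpha(A-A_n)=\int\big(\sum_{k>n}w_k1_{\gamma_k}\big)^\alpha\,d\mathcal H^1\to0$ by dominated convergence, with majorant $\theta^\alpha$. As $\kappa$ does not depend on $n$, $Q(S_n-A)\to0$, so $\langle S_n-A,X_k\rangle\to0$ for each $k$. By \eqref{eq:massW}, $M(S_n-A)\le2C_0$, and the $X_k$ span a dense set, so $\langle S_n,X\rangle\to\langle A,X\rangle$ for all $X\in C_0(\mathbb R^N;\mathbb R^N)$.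

\emph{In $B_{1/4}$ the limit lives on finitely many curves.} By Proposition~\ref{prop:bound}, fewer than $L$ edges of $\mathcal N_n$ meet $B_{1/4}$; their masses are in $(0,1]$ and their lengths are less than $3$ by Lemma~\ref{lem:straight}. Parametrize them on $[0,1]$ with constant speed. Along a subsequence their number is a constant $L'<L$, the masses converge to numbers $\hat m_i\ge0$ and the curves converge uniformly to Lipschitz curves $\hat\gamma_i$, $1\le i\le L'$. For $X\in C_c(B_{1/4};\mathbb R^N)$ the other edges do not contribute to $\langle S_n,X\rangle$, so \eqref{eq:curveconv} gives $\langle A,X\rangle=\sum_i\hat m_i\langle[\hat\gamma_i],X\rangle$. Thus $|A|\llcorner B_{1/4}$ is carried by the compact set $Y=\hat\gamma_1\cup\dots\cup\hat\gamma_{L'}$.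

\emph{Slicing.} By (F1) applied to the functions $|\hat\gamma_i|$, the number $\#(Y\cap\partial B_\rho)$ has finite integral in $\rho$, so it is finite for a.e.\ $\rho$. Since $\partial A$ is carried by $\partial B_1$, the current $A\llcorner B_{1/4}$ has no boundary in $B_{1/4}$. Apply Lemma~\ref{lem:slice} to it, represented on $\Sigma\cap Y\cap B_{1/4}$.
\end{proof}

\begin{proposition}\label{prop:local}
Let $\chi$ be optimal and $x_0\in U$. There is $\rho>0$ with $B'=B(x_0,\rho)\subset U$ such that $J\llcorner B'=\sum_em_e[e]$, where $m_e>0$ and the $e$ are the edges of a finite, possibly empty, embedded forest of closed segments in $\overline{B'}$ that meet only at vertices. With $G=\bigcup_ee$ we have $D_\chi\cap B'=G\cap B'$, and $|\cdot|_\chi=m_e$ a.e.\ on $e$.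
\end{proposition}

\begin{proof}
Choose $R$ with $B(x_0,R)\subset U$. There $\partial J=\mu^--\mu^+$ vanishes, so Lemma~\ref{lem:slice} provides $s<R$ such that $A=J\llcorner B(x_0,s)$ has a finite, purely atomic boundary on $\partial B(x_0,s)$. By Proposition~\ref{prop:min}, $J$ is minimizing, and so are its restrictions. If $A=0$, take $\rho=s$ and the empty forest. Otherwise $A$ satisfies the hypotheses of Proposition~\ref{prop:structure}. After normalization, Proposition~\ref{prop:finite} gives $\rho<s/4$ such that $\partial(J\llcorner B(x_0,\rho))$ has finitely many atoms, all on $\partial B(x_0,\rho)$. The current $J\llcorner B(x_0,\rho)$ is either $0$ or a forest of segments by Proposition~\ref{prop:structure}(iii). The last assertion is Lemma~\ref{lem:recover}.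
\end{proof}

Near a point $v\in G\cap B'$, only the segments that contain $v$ are visible. This is the description used before Theorem~\ref{thm:more}: the degree of $v$, the directions $u_e$, the multiplicities $m_e$ and the orientations are determined by $D_\chi$, $|\cdot|_\chi$ and $J$.

\begin{proof}[Proof of Theorem~\ref{thm:main}]
The compact set $\overline B(x,r)\subset U$ is covered by finitely many balls $B'$ as in Proposition~\ref{prop:local}. The intersection of a closed segment $e$ with the open convex set $B'\cap B(x,r)$ is convex and relatively open in $e$, so it is a segment or empty. Hence $D_\chi\cap B(x,r)$, the union of the sets $G\cap B'\cap B(x,r)$, is a finite union of segments.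
\end{proof}

\section{Proof of Theorem~\ref{thm:more}}\label{sec:proofmore}

\subsection*{Counting segments: parts (a) and (b)}
The radius $\rho$ in Proposition~\ref{prop:local} is comparable to the distance from the supports, but the proof did not count the segments. Now that the network is known to be finite, it is itself a minimizing forest, and Proposition~\ref{prop:bound} applies to it with $\kappa=0$.

Let $B(x,R)\subset U$ and $D=D_\chi$. Since $|J|=\nu$ is carried by $D$, we may represent $J$ on $\Sigma\cap D$ and choose $s\in(\frac45R,R)$ such that \eqref{eq:slice} holds for this representation with $\rho=s$. For $s<s'<R$ we have $\overline B(x,s')\subset U$, so $D\cap B(x,s')$ is a finite union of segments by Theorem~\ref{thm:main}. A segment meets a sphere in at most two points. So $D\cap\partial B(x,s)$ is finite, and $\partial(J\llcorner B(x,s))$ has finitely many atoms. If $J\llcorner B(x,s)=0$, then $D\cap B(x,s)=\emptyset$ by Lemma~\ref{lem:recover}, and (a) holds. Otherwise let $A$ be the normalization of $J\llcorner B(x,s)$ as in \eqref{eq:norm}. By Proposition~\ref{prop:structure}(iii), $A=A_n$ for large $n$, and after concatenation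 $A$ is given by a reduced forest $\mathcal N_A$ whose edges are segments that meet only at vertices. For $\kappa=0$ and any forest $\mathcal N$ we have $\partial S_{\mathcal N}=\partial A$, so
\[
F(\mathcal N_A)=M^\alpha(A)\le M^\alpha(S_{\mathcal N})\le F(\mathcal N).
\]
By Proposition~\ref{prop:bound}, fewer than $L$ edges of $\mathcal N_A$ meet $B_{1/4}$, which corresponds to $B(x,s/4)\supset B(x,R/5)$. By Lemma~\ref{lem:recover} with $B'=B(x,s)$, the set $D\cap B(x,R/5)$ is the union of the intersections of these edges with $B(x,R/5)$. This proves (a).

For (b), take a maximal $d/5$-separated subset of $B(x,r)$. By the covering fact of Section~\ref{sec:bound}, it has at most $(1+10r/d)^N$ points $z$ and the balls $B(z,d/5)$ cover $B(x,r)$. Each $z$ is at distance at least $d$ from the supports, so $B(z,d)\subset U$. Apply (a) to each $B(z,d)$ and intersect the segments with $B(x,r)$.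

\subsection*{Loops and branching points: part (c)}
A closed polygon in $D\cap U$ contains a simple closed polygon $\Lambda$, whose current $V\in\mathcal R$ satisfies $\partial V=0$ and $|V|=\mathcal H^1\llcorner\Lambda\ne0$. Cover the compact set $\Lambda$ by finitely many balls $B'$ as in Proposition~\ref{prop:local}. In each of them $\Lambda\cap B'\subset G$ and $|J|\ge(\min_em_e)\,\mathcal H^1\llcorner(G\cap B')$. So $|V|\le c|J|$, which contradicts Lemma~\ref{lem:noloop}.

Let $v\in U$ be a branching point. Choose $R$ with $B(v,R)\subset U$ and take the reduced forest constructed in the proof of (a) with $x=v$. A point in the interior of an edge lies on no other edge and has degree $2$, so $v$ is a vertex, and the edges of the network at $v$ are the initial pieces of the edges of the forest at $v$. All of these meet $B(v,s/4)$, so the degree is less than $L$. Choose a point $y_e\ne v$ on each edge at $v$, and let $\sigma_e=1$ if $e$ is outgoing and $\sigma_e=-1$ if it is incoming. Near $v$, $J$ equals $\sum_e\sigma_em_e[v,y_e]$, where $[v,y]$ is the current of the segment from $v$ to $y$. The boundary of this sum has mass $-\sum_e\sigma_em_e$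 at $v$, and $\partial J=0$ in $U$; so $\sum_e\sigma_em_e=0$, which is Kirchhoff's law. For $v'\in\mathbb R^N$ let
\[
J'=J-\sum_e\sigma_em_e[v,y_e]+\sum_e\sigma_em_e[v',y_e].
\]
Then $\partial J'-\partial J=\big(\sum_e\sigma_em_e\big)(\delta_v-\delta_{v'})=0$ and $M^\alpha(J')\le M^\alpha(J)+\sum_em_e^\alpha(|v'-y_e|-|v-y_e|)$. Since $J$ is minimizing, $v$ minimizes $v'\mapsto\sum_em_e^\alpha|v'-y_e|$. This function is smooth near $v$, with gradient $-\sum_em_e^\alpha u_e$ at $v$. Hence $\sum_em_e^\alpha u_e=0$.

\subsection*{Balls that touch the supports: part (d)}
The idea is to place infinitely many atoms on a sphere and to confine the network to their convex hull, which can reach the atoms only from inside the ball. Let $B=B_1$, let $p,a_1,a_2,\dots$ be distinct points of $\partial B$ with $a_i\to p$, and let $\mu^+=\delta_p$, $\mu^-=\sum_{i\ge1}2^{-i}\delta_{a_i}$. Both supports lie in the compact set $Z=\{p,a_1,a_2,\dots\}\subset\partial B$, so the open ball $B$ misses them. The plan that carries the mass $2^{-i}$ along $[p,a_i]$ has multiplicity at least $2^{-i}$ on this segment, so its energy is at most $\sum_i2^{-i\alpha}|p-a_i|<\infty$.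 By \cite{BCM}, if $\mu^\pm$ are compactly supported and $TP(\mu^+,\mu^-)$ contains a plan of finite energy, then it contains an optimal one. Let $\chi$ be optimal.

Let $H\subset\overline B$ be the convex hull of $Z$, which is compact, and let $\operatorname{pr}$ be the nearest-point projection onto $H$. It is $1$-Lipschitz and fixes $Z$, so $\chi'=\operatorname{pr}\circ\chi\in TP(\mu^+,\mu^-)$ and $|\dot\chi'|\le|\dot\chi|$ a.e. A fiber of $\chi$ through $y$ gives a fiber of $\chi'$ through $\operatorname{pr}(y)$, so $|\operatorname{pr}(y)|_{\chi'}\ge|y|_\chi$. Hence $E^\alpha(\chi')\le E^\alpha(\chi)$, and we may assume that $\chi$ takes values in $H$. A point of $\partial B$ is an extreme point of $\overline B$; if it is a convex combination of points of $Z$, it is one of them. So $H\cap\partial B=Z$ is countable.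

Fix $i$. The fibers from $p$ to $a_i$ have measure $2^{-i}$, so there is one with $\int_0^{T}|\chi|_\chi^{\alpha-1}|\dot\chi|\,dt<\infty$. Along it, $|\chi(\omega,t)|_\chi>0$ for a.e.\ $t\le T(\omega)$ with $\dot\chi(\omega,t)\ne0$. Let $t_0\in(0,T(\omega)]$ be the first time at which it reaches $a_i$, and let $0<\delta<t_0$. The fiber is not constant on $I=[t_0-\delta,t_0]$, so $\dot\chi\ne0$ on a subset of $I$ of positive measure. On the set of $t\in I$ with $\chi(\omega,t)\in\partial B$, whose image is countable, $\dot\chi=0$ a.e.\ by (F1). So there is $t\in I$ such that $y=\chi(\omega,t)$ lies in $B$ and $|y|_\chi>0$, and $|y-a_i|\le\delta$. Thus the closure of $D_\chi\cap B$ contains every $a_i$. The closure of a segment contained in $B$ meets $\partial B$ in at most two points, so $D_\chi\cap B$ is not a finite union of segments. This proves (d) and completes the proof of Theorem~\ref{thm:more}.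

\begin{remark}
The hypotheses enter at the following places. Strict concavity of $m\mapsto m^\alpha$, that is $0<\alpha<1$, is used in Lemmas~\ref{lem:noloop} and~\ref{lem:cycle}. The inequality $\alpha<1$ also gives the gain in the merging step and the identity $g=|\cdot|_\chi$ in Proposition~\ref{prop:min}; Example~\ref{ex:parallel} shows that the conclusion fails for $\alpha=1$. The inequality $\alpha>0$ also gives $\kappa_0>0$ and $M^\alpha(A-A_n)\to0$. Finite energy gives the rectifiability of $J$ and the equality case of \eqref{eq:chain}. Working inside $U$ gives $\partial J=0$ for slicing, and ensures in Lemma~\ref{lem:recover} that a fiber through $y$ does not start at $y$. That the closed ball lies in $U$ is used for the finite covering in the proof of Theorem~\ref{thm:main}. In part (d), $N\ge2$ provides infinitely many points on the sphere.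
\end{remark}

\begin{thebibliography}{9}
\bibitem{BCM} Bernot, Caselles and Morel, \emph{Traffic plans}, Publ. Mat. 49 (2005).
\bibitem{PS} Paolini and Stepanov, J. Funct. Anal. 263 (2012).
\bibitem{Smirnov} Smirnov, St. Petersburg Math. J. 5 (1994).
\end{thebibliography}
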